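\title{An artinian ring with Morita duality whose dual ring is not left artinian}

\begin{abstract}
Let $R$ be a left and right artinian ring with a Morita duality induced by a bimodule ${}_RE_S$. Then $S$ is right artinian. We show that $S$ need not be left artinian: over every commutative field there is a counterexample in which $R$ is a $2\times2$ triangular ring built from skew fields $F\subset G$, with $J(R)^2=0$. The skew fields are obtained from a free skew field carrying an endomorphism and a twisted derivation. We also give an exact criterion for $S$ to be left artinian, in terms of a second dual of $J(R)/J(R)^2$, and show that $S$ is left artinian when $R/J(R)$ is finitely generated over its center.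
\end{abstract}

\section{The question and the results}\label{sec:intro}

Rings are associative with identity, modules are unital, $J(R)$ is the Jacobson radical of $R$, and \emph{artinian} means left and right artinian. Endomorphisms of a left module are written on the right, and those of a right module on the left.

A module $E$ is a \emph{cogenerator} if for every module $X$ and every $x\in X$, $x\neq0$, there is a homomorphism $f\colon X\to E$ with $f(x)\neq0$. An injective module $E$ into which every simple module embeds is a cogenerator: map the cyclic module generated by $x$ onto a simple module, embed that in $E$, and extend to $X$. A bimodule ${}_RE_S$ is \emph{faithfully balanced} if the natural maps $R\to\operatorname{End}(E_S)$ and $S\to\operatorname{End}({}_RE)$ are ring isomorphisms. The ring $R$ has a \emph{(Morita) duality induced by ${}_RE_S$} if ${}_RE_S$ is faithfully balanced and both ${}_RE$ and $E_S$ are injective cogenerators. The functors $\operatorname{Hom}_R(-,E)$ and $\operatorname{Hom}_S(-,E)$ then give a duality between the reflexive left $R$-modules and the reflexive right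 $S$-modules, that is, those for which evaluation into the double dual is bijective. These classes contain all finitely generated and all finitely cogenerated modules, and the duality takes finitely generated left $R$-modules to finitely cogenerated right $S$-modules and finitely cogenerated left $R$-modules to finitely generated right $S$-modules. The model is $R=S=E$ a skew field, with the duality between finite-dimensional left and right vector spaces. Below we use only the definition.

The duality sees the left side of $R$ and the right side of $S$, and finiteness passes from one to the other: if $R$ is left artinian, then $S$ is right artinian (Lemma~\ref{lem:length}). The right side of $R$ and the left side of $S$ play no part in the definition, and it is natural to ask whether they are linked as well.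

\begin{quote}
\textbf{Question.} Let $R$ be an artinian ring with a duality induced by ${}_RE_S$. Must $S$ be left artinian?
\end{quote}

A small family of test cases comes from skew fields $F\subset G$. Let $H=\operatorname{Hom}_F({}_FG,{}_FF)$ be the space of left $F$-linear forms on $G$. It is a $G$-$F$-bimodule via
\begin{equation}\label{eq:H}
(gh)(x)=h(xg),\qquad (hf)(x)=h(x)f .
\end{equation}
Put
\begin{equation}\label{eq:RS}
R=\begin{pmatrix}G&G\\0&F\end{pmatrix},\qquad S=\begin{pmatrix}G&H\\0&F\end{pmatrix},
\end{equation}
with matrix multiplication. If $G$ has finite left and right dimension over $F$, then $R$ is artinian, $R$ has a duality with dual ring $S$, and $S$ is left artinian exactly when $\dim_GH<\infty$ (Proposition~\ref{prop:triangular}). When $G$ is commutative, $fh=hf$ for $f\in F$, so $[G:F]\dim_GH=\dim_FH=[G:F]$; thus $H\cong G$ and $S\cong R$. This suggests the answer yes. But the computation used that the left and right $F$-structures of $H$ agree. For skew fields only the \emph{right} dimension of $H$ is given in advance, $\dim(H_F)=\dim({}_FG)$, and the left one can be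 infinite.

\begin{theorem}\label{thm:main}
Let $k$ be a commutative field. There are skew fields $F\subset G$, both $k$-algebras, with $\dim({}_FG)=2$ and $\dim(G_F)\le3$, such that $H$ has infinite dimension as a left $G$-space. For the rings $R$ and $S$ of \eqref{eq:RS}, $R$ is left and right artinian, there is a bimodule ${}_RE_S$ inducing a duality, and $S$ is neither left artinian nor left noetherian. Here $J(R)^2=0$, and $R$ has left length $3$ and right length at most $5$.
\end{theorem}

So the answer to the Question is no. The space $H$ is a second dual of $J(R)/J(R)^2$, and such a second dual decides the matter for every $R$.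

\begin{theorem}\label{thm:criterion}
Let $R$ be artinian with a duality induced by ${}_RE_S$. Put $J=J(R)$, $\Lambda=R/J$, $N=J(S)$, $\Lambda'=S/N$, $\Sigma=\operatorname{soc}({}_RE)$ and $U=J/J^2$. Then $\Lambda'=\operatorname{End}_\Lambda(\Sigma)$. Let $V=\operatorname{Hom}_\Lambda(U,\Sigma)$, a $\Lambda$-$\Lambda'$-bimodule via $(\lambda f)(u)=f(u\lambda)$, $(f\lambda')(u)=f(u)\lambda'$. Then $N/N^2\cong\operatorname{Hom}_\Lambda(V,\Sigma)$ as $\Lambda'$-$\Lambda'$-bimodules, where $(\lambda'g)(x)=g(x\lambda')$ and $(g\lambda')(x)=g(x)\lambda'$. Hence $S$ is left artinian if and only if $\operatorname{Hom}_\Lambda(\operatorname{Hom}_\Lambda(J/J^2,\Sigma),\Sigma)$ is finitely generated as a left $\operatorname{End}_\Lambda(\Sigma)$-module.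
\end{theorem}

\begin{theorem}\label{thm:center}
Let $R$ be artinian with a duality induced by ${}_RE_S$. If $R/J(R)$ is a finitely generated module over its center (for instance if $R$ is commutative, an Artin algebra, or satisfies a polynomial identity), then $S$ is left artinian.
\end{theorem}

We prove Theorems~\ref{thm:criterion} and~\ref{thm:center} first, because they show where a counterexample has to be sought. The proof of Theorem~\ref{thm:main} then goes in three reductions: from rings to the pair $F\subset G$ (Section~\ref{sec:triangular}); from $F\subset G$ to a skew field $K$ with an endomorphism $\sigma$ and a $\sigma$-derivation $\delta$ satisfying three conditions (Section~\ref{sec:quadratic}); and from these conditions to a list of identities (Section~\ref{sec:anatomy}). We solve the identities generically in a free algebra $C$ (Section~\ref{sec:C}), show that $\sigma$ extends to the free skew field on $C$ (Section~\ref{sec:honest}), and take this skew field as $K$ (Section~\ref{sec:K}).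

\section{The radical of the dual ring}\label{sec:radical}

Let ${}_RE_S$ induce a duality. For $X\subset E$ and $I\subset S$ put $\operatorname{ann}_S(X)=\{s\in S:Xs=0\}$ and $\operatorname{ann}_E(I)=\{x\in E:xI=0\}$.

\begin{lemma}\label{lem:ann}
We have $\operatorname{ann}_E\operatorname{ann}_S(X)=X$ for every submodule $X$ of ${}_RE$, and $\operatorname{ann}_S\operatorname{ann}_E(I)=I$ for every right ideal $I$ of $S$. Thus $X\mapsto\operatorname{ann}_S(X)$ is an inclusion-reversing bijection from the submodules of ${}_RE$ to the right ideals of $S$.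
\end{lemma}

\begin{proof}
Let $x\in E\setminus X$. Since ${}_RE$ is a cogenerator, some map $E/X\to E$ does not kill $x+X$; its composite with $E\to E/X$ is an element $s\in S$ with $Xs=0$, $xs\neq0$. Let $s\in S\setminus I$. Since $E_S$ is a cogenerator, some map $f\colon S/I\to E_S$ does not kill $s+I$; then $x=f(1+I)$ satisfies $xI=0$, $xs\neq0$.
\end{proof}

Now let $R$ be left artinian, $J=J(R)$, and $E_i=\{x\in E:J^ix=0\}$. These are sub-bimodules of $E$. As $R/J$ is semisimple, a left module is semisimple exactly when $J$ kills it; so $E_1=\Sigma$ is the socle and each $E_{i+1}/E_i$ is semisimple. As $J$ is nilpotent, $E_n=E$ for some $n$, and every nonzero submodule of $E$ meets $\Sigma$, i.e., $\Sigma$ is essential in $E$.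

\begin{lemma}\label{lem:length}
If $R$ is left artinian, then ${}_RE$ has finite length and $S$ is right artinian.
\end{lemma}

\begin{proof}
Suppose $E_{i+1}/E_i=\bigoplus_{\nu\in L}T_\nu$ with $T_\nu$ simple and $L$ infinite. For finite $L_0\subset L$ let $X_{L_0}\supset E_i$ be the preimage of $\bigoplus_{\nu\notin L_0}T_\nu$. The right ideals $\operatorname{ann}_S(X_{L_0})$ form a directed family; let $I$ be their union. By Lemma~\ref{lem:ann}, $\operatorname{ann}_E(I)=\bigcap X_{L_0}=E_i$, hence $I=\operatorname{ann}_S(E_i)$. Each $T_\nu$ embeds in the cogenerator $E$. The sum of these embeddings is a map $E_{i+1}\to E$ that kills $E_i$, and by injectivity it extends to some $s\in S$. Then $s\in\operatorname{ann}_S(E_i)=I$, so $s$ kills some $X_{L_0}$, although it is nonzero on the preimage of every $T_\nu$. This contradiction shows that ${}_RE$ has finite length, and by Lemma~\ref{lem:ann} so has $S_S$.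
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:criterion}]
The plan is to match the layers $\Sigma\subset E_2$ of $E$ with the layers $N\supset N^2$ of $S$, and to describe $E_2/\Sigma$ through $J/J^2$.

\emph{The top of $S$.} Restriction $S\to\operatorname{End}_\Lambda(\Sigma)$ is onto because $E$ is injective; its kernel is the ideal $\mathfrak n=\operatorname{ann}_S(\Sigma)$. Let $s\in\mathfrak n$. Then $1-s$ is the identity on the essential submodule $\Sigma$, so it is injective. Its image is isomorphic to $E$, hence injective and a direct summand; it contains $\Sigma$, so its complement is $0$. Thus $1-s$ is a unit for every $s\in\mathfrak n$, and $\mathfrak n\subset N$. Conversely, $\Sigma$ is semisimple of finite length, so $\operatorname{End}_\Lambda(\Sigma)$ is a semisimple ring; the image of $N$ lies in its radical, which is $0$. Hence $N=\operatorname{ann}_S(\Sigma)$, $\Lambda'=\operatorname{End}_\Lambda(\Sigma)$, and $\operatorname{ann}_E(N)=\Sigma$ by Lemma~\ref{lem:ann}.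

\emph{The second layer.} We have $J(E_2N)=(JE_2)N\subset\Sigma N=0$, so $E_2N\subset\Sigma$ and $E_2N^2=0$. Conversely, let $xN^2=0$. Then $xN\subset\operatorname{ann}_E(N)=\Sigma$, so $(Jx)N=J(xN)=0$, so $Jx\subset\Sigma$ and $J^2x=0$. Thus $\operatorname{ann}_E(N^2)=E_2$ and $\operatorname{ann}_S(E_2)=N^2$. Since $E_2N\subset\Sigma$, the quotient $E_2/\Sigma$ is a $\Lambda$-$\Lambda'$-bimodule, and each $s\in N$ gives a map $g_s\colon E_2/\Sigma\to\Sigma$, $x+\Sigma\mapsto xs$. The map $s\mapsto g_s$ has kernel $N^2$. It is onto $\operatorname{Hom}_\Lambda(E_2/\Sigma,\Sigma)$: a map $E_2\to E_2/\Sigma\to\Sigma\subset E$ extends to some $s\in S$, and $s\in\operatorname{ann}_S(\Sigma)=N$. For $s'\in S$ we have $g_{s's}(x)=g_s(xs')$ and $g_{ss'}(x)=g_s(x)s'$, which are the actions in the statement.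

\emph{Identification of $E_2/\Sigma$ with $V$.} For $x\in E_2$ let $f_x\colon U\to\Sigma$, $j+J^2\mapsto jx$. Then $f_x=0$ if and only if $x\in\Sigma$. A map $J\to J/J^2\to\Sigma\subset E$ extends to $R\to E$, so it is $j\mapsto jx$ for some $x\in E$, and $J^2x=0$. Finally $f_{rx}(j)=f_x(jr)$ and $f_{xs}(j)=f_x(j)s$. So $E_2/\Sigma\cong V$ and $N/N^2\cong\operatorname{Hom}_\Lambda(V,\Sigma)$ as bimodules.

\emph{The criterion.} If $S$ is left artinian, then $N/N^2$ is an artinian left module over the semisimple ring $\Lambda'$, hence finitely generated. Conversely, let $N/N^2$ be generated on the left by the classes of $n_1,\dots,n_d$. The bimodule $N^i/N^{i+1}$ is an image of $(N/N^2)^{\otimes_{\Lambda'}i}$, which is generated on the left by the $d^i$ tensors of these classes. So each $N^i/N^{i+1}$ has finite length on the left. Since $S$ is right artinian, $N$ is nilpotent, and ${}_SS$ has finite length.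
\end{proof}

This proof used only that $R$ is left artinian. The right side of $R$ enters in the next section, at one point.

\section{Rings finite over the center modulo the radical}\label{sec:center}

Keep the notation of Theorem~\ref{thm:criterion}. The functor $\operatorname{Hom}_\Lambda(-,\Sigma)$ turns left finite generation into right finite generation (a finitely generated left $\Lambda$-module is a summand of some $\Sigma^n$, so its dual is a summand of $\Lambda'^{\,n}$), but it gives no control of the left structure of the dual. When $\Lambda$ is finite over its center, the left and right actions of the center on $U$ generate a commutative ring that is finite over both, and this ring ties the two sides together through both dualizations.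

\begin{proof}[Proof of Theorem~\ref{thm:center}]
Write $\Lambda=\prod\Lambda_i$ with $\Lambda_i=e_i\Lambda$ simple artinian and $e_i$ central idempotents. The center of $\Lambda$ is $Z=\prod Z_i$, where the center $Z_i$ of $\Lambda_i$ is a field, and the hypothesis says $\dim_{Z_i}\Lambda_i<\infty$. It holds in the three cases named. If $R$ is commutative, $\Lambda=Z$. If $R$ is an Artin algebra, i.e., a finitely generated module over a central commutative artinian ring, then $\Lambda$ is finitely generated over the image of that ring in $Z$. If $R$ satisfies a polynomial identity, so does each $\Lambda_i$, and Kaplansky's theorem says that a primitive ring with a polynomial identity is finite-dimensional over its center.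

By Lemma~\ref{lem:length}, $\Sigma$ has finite length, so $\dim_{Z_i}e_i\Sigma<\infty$. Left multiplication by $z\in Z$ on $\Sigma$ is $\Lambda$-linear, so it is a central element $z'\in\Lambda'$ with $zc=cz'$ for $c\in\Sigma$.

Since $R$ is left \emph{and right} artinian, $U$ is finitely generated on both sides. So the sub-bimodule $U_{ij}=e_iUe_j$ is finite-dimensional over $Z_i$ on the left and over $Z_j$ on the right. Let $T_{ij}$ be the ring of additive endomorphisms of $U_{ij}$ generated by left multiplications by $Z_i$ and right multiplications by $Z_j$. It is commutative and consists of bimodule endomorphisms. It is a $Z_i$-subspace of $\operatorname{End}_{Z_i}(U_{ij})$ and a $Z_j$-subspace of $\operatorname{End}_{Z_j}(U_{ij})$, so it is finite-dimensional over both fields. Hence, for a $T_{ij}$-module $M$,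
\begin{equation}\label{eq:star}
\dim_{Z_i}M<\infty\iff M\text{ is finitely generated over }T_{ij}\iff\dim_{Z_j}M<\infty .
\end{equation}

\emph{First dual.} For $f\in V$ and $z\in Z$ we have $(zf)(u)=f(uz)$ and $(fz')(u)=f(u)z'=zf(u)=f(zu)$. So $V=\bigoplus V_{ji}$, where $V_{ji}=e_jVe_i'$ consists of the $f$ supported on $U_{ij}$; such $f$ take values in $e_i\Sigma$. The rule $(\tau f)(u)=f(\tau u)$ makes $V_{ji}$ a $T_{ij}$-module, on which $z\in Z_i$ acts as $f\mapsto fz'$ and $z\in Z_j$ acts as $f\mapsto zf$. Each $\tau$ acts $\Lambda$-linearly, because $\tau(u\lambda)=(\tau u)\lambda$. As $V_{ji}$ is a $Z_i$-subspace of $\operatorname{Hom}_{Z_i}(U_{ij},e_i\Sigma)$, it is finite-dimensional over $Z_i$, and by \eqref{eq:star} over $Z_j$.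

\emph{Second dual.} We have $\operatorname{Hom}_\Lambda(V,\Sigma)=\bigoplus\operatorname{Hom}_\Lambda(V_{ji},e_j\Sigma)$. Each summand is a $T_{ij}$-module via $(\tau g)(f)=g(\tau f)$. For $z\in Z_j$ this action is $g\mapsto(f\mapsto g(zf)=zg(f))$, so the summand is a $Z_j$-subspace of $\operatorname{Hom}_{Z_j}(V_{ji},e_j\Sigma)$ and is finite-dimensional over $Z_j$. By \eqref{eq:star} it is finite-dimensional over $Z_i$, where $z\in Z_i$ acts by $g\mapsto(f\mapsto g(fz'))=z'g$, the left $\Lambda'$-action. So $\operatorname{Hom}_\Lambda(V,\Sigma)$ is finitely generated on the left over the image of $Z$ in $\Lambda'$, hence over $\Lambda'$, and Theorem~\ref{thm:criterion} applies.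
\end{proof}

\section{Triangular rings}\label{sec:triangular}

A counterexample needs skew fields of infinite dimension over their centers, and by Theorem~\ref{thm:criterion} only $J/J^2$ matters. The rings \eqref{eq:RS} are the case where $J^2=0$ and $J$ has left length one.

\begin{proposition}\label{prop:triangular}
Let $F\subset G$ be skew fields with $\dim({}_FG)$ and $\dim(G_F)$ finite, and let $H,R,S$ be as in \eqref{eq:H} and \eqref{eq:RS}. Let $E$ be the group of triples $(a;b,c)$ with $a,b\in G$, $c\in F$, with
\[
\begin{pmatrix}g&m\\0&f\end{pmatrix}(a;b,c)=(ga+mb;\,fb,\,fc),\qquad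
(a;b,c)\begin{pmatrix}g'&h\\0&f'\end{pmatrix}=(ag';\,bg',\,h(b)+cf').
\]
Then $J(R)^2=0$, $R$ has left length $3$ and right length $2+\dim(G_F)$, and ${}_RE_S$ induces a duality. If $\dim_GH<\infty$, then $S$ is left artinian. If $\dim_GH=\infty$, then $S$ is neither left artinian nor left noetherian.
\end{proposition}

\begin{proof}
In both rings let $e_1,e_2$ be the diagonal idempotents, and let $[m]\in R$, $[h]\in S$ be the matrices with $m\in G$, $h\in H$ in the upper right corner and zeros elsewhere.

\emph{Lengths.} The ideal $[G]$ of $R$ has square zero and quotient $G\times F$, so it is $J(R)$. It has left length $\dim_GG=1$ and right length $\dim(G_F)$, and $G\times F$ has length $2$ on each side. In the same way $J(S)=[H]$, and the left ideals of $S$ inside $[H]$ are the $[H']$ with $H'$ a left $G$-subspace. This gives the statements on $S$. Each ring has two simple modules on each side, $G$ and $F$.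

\emph{Bimodule.} Acting on the left by $\left(\begin{smallmatrix}g_1&m_1\\0&f_1\end{smallmatrix}\right)$ and then by $\left(\begin{smallmatrix}g&m\\0&f\end{smallmatrix}\right)$ gives first coordinate $gg_1a+(gm_1+mf_1)b$, as the product requires. Acting on the right by $\left(\begin{smallmatrix}g'&h\\0&f'\end{smallmatrix}\right)$ and then by $\left(\begin{smallmatrix}g''&h'\\0&f''\end{smallmatrix}\right)$ gives last coordinate $h'(bg')+h(b)f''+cf'f''=(g'h'+hf'')(b)+cf'f''$ by \eqref{eq:H}. The two actions commute because $h(fb)=fh(b)$.

\emph{$S=\operatorname{End}({}_RE)$.} An $R$-endomorphism preserves $e_1E=\{(a;0,0)\}$ and $e_2E=\{(0;b,c)\}$. So it has the form $(a;b,c)\mapsto(ag';\mu(b,c),\nu(b,c))$ with $g'\in G$ and $\mu,\nu$ left $F$-linear. Compatibility with $[1]$, which sends $(0;b,c)$ to $(b;0,0)$, gives $\mu(b,c)=bg'$. And $\nu(b,c)=h(b)+cf'$ for unique $h\in H$, $f'\in F$. So the endomorphism is right multiplication by exactly one element of $S$.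

\emph{$R=\operatorname{End}(E_S)$.} An $S$-endomorphism $\theta$ preserves $Ee_1=\{(a;b,0)\}$ and $Ee_2=\{(0;0,c)\}$. It is right $G$-linear on the first, $(a,b)\mapsto(ga+mb,\,ya+zb)$ with $g,m,y,z\in G$, and is $c\mapsto fc$ with $f\in F$ on the second. Compatibility with $[h]$ gives $h(ya+zb)=fh(b)=h(fb)$ for all $a,b,h$. Linear forms separate the points of ${}_FG$, so $y=0$ and $z=f$. Thus $\theta$ is left multiplication by exactly one element of $R$.

\emph{${}_RE$ is an injective cogenerator.} We have ${}_RE=E_G\oplus E_F$ with $E_G=\{(a;b,0)\}$, $E_F=\{(0;0,c)\}$. Let $X$ be a left $R$-module, $X_i=e_iX$. A map $X\to E_G$ is a pair of a $G$-linear $\mu_1\colon X_1\to G$ and an $F$-linear $\mu_2\colon X_2\to G$ with $\mu_1([m]x)=m\mu_2(x)$. This forces $\mu_2(x)=\mu_1([1]x)$. Conversely, for any $\mu_1$ this formula defines an $F$-linear map, because $[1]fx=[f]x=f[1]x$, and the condition holds because $[m]x=m[1]x$. So $\operatorname{Hom}_R(X,E_G)\cong\operatorname{Hom}_G(X_1,G)$. A map $X\to E_F$ vanishes on $X_1$ and is any $F$-linear map on $X_2$, since $[G]$ kills $E_F$; so $\operatorname{Hom}_R(X,E_F)\cong\operatorname{Hom}_F(X_2,F)$.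 Both functors of $X$ are exact, so $E$ is injective. The two simple modules occur as $\{(a;0,0)\}$ and $E_F$.

\emph{$E_S$ is an injective cogenerator.} We have $E_S=E'_G\oplus E'_F$ with $E'_G=\{(a;0,0)\}$, $E'_F=\{(0;b,c)\}$. Let $Y$ be a right $S$-module, $Y_i=Ye_i$. Since $[H]$ kills $E'_G$, a map $Y\to E'_G$ vanishes on $Y_2$ and is any $G$-linear map on $Y_1$; so $\operatorname{Hom}_S(Y,E'_G)\cong\operatorname{Hom}_G(Y_1,G)$. A map $Y\to E'_F$ is a pair of a $G$-linear $\nu_1\colon Y_1\to G$ and an $F$-linear $\nu_2\colon Y_2\to F$ with $h(\nu_1(y))=\nu_2(y[h])$ for all $h\in H$. Given $\nu_2$ and $y$, the map $h\mapsto\nu_2(y[h])$ is a right $F$-linear form on $H$. As $\dim({}_FG)<\infty$, evaluation $G\to\operatorname{Hom}_F(H_F,F_F)$ is bijective, so $\nu_1(y)$ exists and is unique. It is additive in $y$, and $G$-linear because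
\[
h(\nu_1(y)g)=(gh)(\nu_1(y))=\nu_2(y[gh])=\nu_2((yg)[h])=h(\nu_1(yg)).
\]
So $\operatorname{Hom}_S(Y,E'_F)\cong\operatorname{Hom}_F(Y_2,F)$. Again both functors are exact, and the simple modules occur as $E'_G$ and $\{(0;0,c)\}$.
\end{proof}

Finiteness of $\dim({}_FG)$ was used only for the injectivity of $E_S$, and finiteness of $\dim(G_F)$ only to make $R$ right artinian. In the notation of Theorem~\ref{thm:criterion}, $\Sigma=\{(a;0,c)\}$, $U={}_GG_F$, $V=\operatorname{Hom}_G(G,G)={}_FG_G$ and $\operatorname{Hom}_\Lambda(V,\Sigma)=H$. For the skew fields of Theorem~\ref{thm:main} the (left, right) dimensions of $U$, $V$, $H$ are $(1,\le3)$, $(2,1)$, $(\infty,2)$: each left dimension reappears as the next right dimension, and each new left dimension is new information.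

\section{Quadratic extensions from skew polynomials}\label{sec:quadratic}

For an endomorphism $\sigma$ of a ring $A$, a \emph{$\sigma$-derivation} is an additive map $\delta$ with $\delta(ab)=\sigma(a)\delta(b)+\delta(a)b$; equivalently, $a\mapsto\left(\begin{smallmatrix}\sigma(a)&\delta(a)\\0&a\end{smallmatrix}\right)$ is a ring homomorphism. Homomorphisms and derivations are applied to matrices entrywise, and the product rule then holds for matrix products. The skew polynomial ring $K[t;\sigma,\delta]$ consists of the polynomials $\sum a_it^i$, with unique left coefficients $a_i\in K$ and $ta=\sigma(a)t+\delta(a)$. If $K$ is a skew field, $\sigma$ is injective, degrees add, and left division with remainder makes $K[t;\sigma,\delta]$ a left principal ideal domain. Such a domain is left Ore (nonzero left ideals intersect nontrivially), so it has a skew field $K(t;\sigma,\delta)$ of left fractions $u^{-1}w$. Finitely many left fractions have a common left denominator, and the skew subfield generated by a left Ore domain inside any skew field consists of its left fractions.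

For skew fields $L\subset Q$ let $[Q:L]_\ell$ and $[Q:L]_r$ be the left and right dimensions. The following remark lets us pass from ring generators to skew field generators.

\begin{lemma}\label{lem:stab}
Let $L\subset Q$ be skew fields and $V$ a finite-dimensional right $L$-subspace of $Q$. Then $\{x\in Q:xV\subset V\}$ is a skew subfield of $Q$. The same holds with left and right exchanged.
\end{lemma}

\begin{proof}
The set is a subring. If $x\neq0$ lies in it, left multiplication by $x$ is an injective right $L$-linear map $V\to V$, so $xV=V$ and $x^{-1}V=V$.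
\end{proof}

If $G=F$, then $H=F$. The next case is left dimension two, and there everything is governed by one endomorphism of $F$.

\begin{lemma}\label{lem:quadratic}
Let $F\subset G$ be skew fields with $G=F\oplus Ft$, and write $tx=\hat\sigma(x)t+\hat\delta(x)$ with $\hat\sigma(x),\hat\delta(x)\in F$ for $x\in F$. Then $\hat\sigma$ is an endomorphism of $F$, and
\[
\dim(G_F)\le1+[F:\hat\sigma F]_r,\qquad 2\dim_GH=1+[F:\hat\sigma F]_\ell .
\]
\end{lemma}

\begin{proof}
Comparing coefficients of $t$ in $t(xy)=(tx)y=\hat\sigma(x)\hat\sigma(y)t+\hat\sigma(x)\hat\delta(y)+\hat\delta(x)y$ shows that $\hat\sigma$ is multiplicative. Let $F=\sum y_i\hat\sigma F$. Since $\hat\sigma(x)t=tx-\hat\delta(x)\in tF+F$, we get $Ft=\sum y_i\hat\sigma(F)t\subset F+\sum y_itF$, which is the first formula. For the second, regard $H$ as a left $F$-space; its dimension is $[G:F]_\ell\dim_GH=2\dim_GH$. The map $H\to F$, $h\mapsto h(1)$, is onto and left $F$-linear, since $(ah)(1)=h(a)=ah(1)$. Its kernel $H_0=\{h:h(F)=0\}$ is in bijection with $F$ via $h\mapsto h(t)$, and $(ah)(t)=h(ta)=\hat\sigma(a)h(t)$ for $a\in F$, $h\in H_0$.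 So $\dim_FH_0=[F:\hat\sigma F]_\ell$.
\end{proof}

We therefore want $[F:\hat\sigma F]_r$ finite and $[F:\hat\sigma F]_\ell$ infinite. To produce a pair $G=F\oplus Ft$, take $G=K(t;\sigma,\delta)$ and let $F$ be generated by $K$ and $s=t^2$. Since
\[
t^2a=\sigma^2(a)t^2+(\sigma\delta+\delta\sigma)(a)\,t+\delta^2(a),
\]
the even polynomials form a subring exactly when $\sigma\delta=-\delta\sigma$. This is condition (K1) below; (K2) and (K3) give the right and the left dimension.

\begin{proposition}\label{prop:K}
Let $K$ be a skew field and a $k$-algebra, with a $k$-linear endomorphism $\sigma$, a $k$-linear $\sigma$-derivation $\delta$ and an element $v$ such that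
\begin{itemize}
\item[(K1)] $\sigma\delta=-\delta\sigma$;
\item[(K2)] $K=\sigma K+v\,\sigma K$;
\item[(K3)] if a finite sum $\sum_j\sigma(a_j)\delta^{2j}(v)$ with $a_j\in K$ lies in $\sigma K$, then all $a_j=0$.
\end{itemize}
Let $G=K(t;\sigma,\delta)$, $s=t^2$, and let $F$ be the skew subfield generated by $K$ and $s$. Then $F\subset G$ are $k$-algebras with $\dim({}_FG)=2$, $\dim(G_F)\le3$ and $\dim_GH=\infty$.
\end{proposition}

\begin{proof}
Since $\sigma$ fixes $k$ and $\delta(k)=k\delta(1)=0$, the field $k$ commutes with $K$ and $t$, so it is central in $G$. By (K1), $sa=\sigma^2(a)s+\delta^2(a)$ for $a\in K$. Comparing $s(ab)$ with $(sa)b$ shows that $\delta^2$ is a $\sigma^2$-derivation. So $K[s]=\bigoplus Ks^i$ is a skew polynomial ring, $F$ consists of its left fractions, and $K[t;\sigma,\delta]=K[s]\oplus K[s]t$.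

\emph{$G=F\oplus Ft$.} If $x+yt=0$ with $x=u^{-1}w$, $y=u^{-1}w'$, then $w+w't=0$, so $w=w'=0$. The left $F$-space $V=F+Ft$ is stable under right multiplication by $K$, as $tK\subset Kt+K$, and by $t$, as $t^2\in F$. By Lemma~\ref{lem:stab} it is stable under right multiplication by $G$, and $1\in V$; so $V=G$.

The endomorphism $\hat\sigma$ of Lemma~\ref{lem:quadratic} extends $\sigma$ and fixes $s$, because $ts=st$. Let $B=\hat\sigma(K[s])=\bigoplus\sigma(K)s^i$, a subring of $K[s]$ isomorphic to $K[s]$; then $\hat\sigma F$ consists of the left fractions of $B$. By Lemma~\ref{lem:quadratic} it suffices to prove the next two claims.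

\emph{$[F:\hat\sigma F]_r\le2$.} Let $V=\hat\sigma F+v\,\hat\sigma F$. By (K2), $K\hat\sigma F\subset V$; in particular $K[s]\subset V$, because $s\in\hat\sigma F$. So $KV\subset K\hat\sigma F\subset V$, and $sV\subset V$ because $sv\in K[s]\subset V$ and $V\hat\sigma F\subset V$. By Lemma~\ref{lem:stab}, $FV\subset V$, so $V=F$.

\emph{$[F:\hat\sigma F]_\ell=\infty$.} We show that $v,vs,vs^2,\dots$ are left independent over $\hat\sigma F$. After clearing a common left denominator, a nontrivial relation reads $\sum_ic_ivs^i=0$ with $c_i=\sum_j\sigma(a_{ij})s^j\in B$ not all zero. For $w\in K$ we have $sw=\sigma^2(w)s+\delta^2(w)\equiv\delta^2(w)\pmod B$. As $sB\subset B$, induction gives $s^jv\equiv\delta^{2j}(v)$, and therefore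
\[
c_iv\equiv w_i:=\sum_j\sigma(a_{ij})\delta^{2j}(v)\pmod B,\qquad w_i\in K .
\]
As $Bs\subset B$, we get $\sum_iw_is^i\in B$. Left coefficients are unique, so all $w_i\in\sigma K$, and (K3) gives $a_{ij}=0$ for all $i,j$, a contradiction.
\end{proof}

\begin{remark}\label{rem:delta}
The derivation cannot be dropped. If $\delta=0$, then $a=s^{-1}\sigma^2(a)s=\hat\sigma(s^{-1}\sigma(a)s)$ for $a\in K$, so $\hat\sigma F=F$ and $\dim_GH=1$, however small $\sigma K$ is in $K$. Condition (K3) says that $v$ cannot be brought into $B$ by a left denominator from $B$ in this way. Note also that (K3) forces $[K:\sigma K]_\ell=\infty$, while (K2) says $[K:\sigma K]_r\le2$; so $K$ cannot be commutative.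
\end{remark}

\section{What the three conditions ask for}\label{sec:anatomy}

To find $K$ we suppose that it exists and list the identities it must satisfy. Rows and columns of $2\times2$ matrices are indexed by $0,1$, matching the basis $v^0,v^1$. In any ring with chosen elements $v,p,q$ put
\[
\beta=(1,v),\qquad\eta=\begin{pmatrix}1\\0\end{pmatrix},\qquad\Pi=\begin{pmatrix}0&q\\0&p\end{pmatrix},
\]
so that $\beta\eta=1$, $\Pi\eta=0$, and $\eta\beta$ is the matrix with rows $(1,v)$ and $0$.

Suppose (K1)--(K3) hold. Then $v\notin\sigma K$ (take $a_0=1$ in (K3)), so $\beta$ is a basis of the right $\sigma K$-space $K$. Writing left multiplication by $b$ in this basis defines a ring homomorphism $\varphi\colon K\to M_2(K)$ with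
\begin{equation}\tag{R}\label{eq:R}
b\beta=\beta\,\sigma(\varphi(b)).
\end{equation}
The equation $\sigma(b)\cdot1=\beta\,\sigma(\eta b)$ determines column $0$ of $\varphi(\sigma b)$:
\begin{equation}\tag{L}\label{eq:L}
\varphi(\sigma b)\,\eta=\eta\,b .
\end{equation}
Define $p,q$ by $\delta v=\sigma(q)+v\sigma(p)$. Differentiating \eqref{eq:R} determines $\varphi(\delta b)$, by the following computation, which we shall also use in the opposite direction.

\begin{lemma}\label{lem:diff}
Let $A$ be a ring with an endomorphism $\sigma$, a $\sigma$-derivation $\delta$ with $\sigma\delta=-\delta\sigma$, and elements $v,p,q$ with $\delta v=\sigma(q)+v\sigma(p)$. If $x\in A$ and $M,M'\in M_2(A)$ satisfy $x\beta=\beta\sigma(M)$ and $\sigma(x)\beta=\beta\sigma(M')$, then $\delta(x)\beta=\beta\,\sigma\bigl(\Pi M-M'\Pi-\eta\beta\,\delta(M)\bigr)$.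
\end{lemma}

\begin{proof}
We have $\delta\beta=(0,\delta v)=\beta\sigma(\Pi)$ and $\sigma(\beta)=\beta\eta\,\sigma(\beta)=\beta\sigma(\eta\beta)$. Apply $\delta$ to both sides of $x\beta=\beta\sigma(M)$:
\begin{align*}
\delta(x\beta)&=\sigma(x)\beta\sigma(\Pi)+\delta(x)\beta=\beta\sigma(M'\Pi)+\delta(x)\beta,\\
\delta(\beta\sigma(M))&=\sigma(\beta)\,\delta\sigma(M)+\beta\sigma(\Pi)\sigma(M)=-\beta\sigma(\eta\beta\,\delta(M))+\beta\sigma(\Pi M).\qedhere
\end{align*}
\end{proof}

In $K$ coordinates with respect to $\beta$ are unique, so the lemma gives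
\begin{equation}\tag{D}\label{eq:D}
\varphi(\delta b)=\Pi\,\varphi(b)-\varphi(\sigma b)\,\Pi-\eta\beta\,\delta(\varphi(b)).
\end{equation}
The action of $\sigma K$ on the quotient $K/\sigma K$ yields a second endomorphism.

\begin{lemma}\label{lem:rho}
Let $A,\sigma,\delta,v,p,q$ be as in Lemma~\ref{lem:diff}, and let $\varphi\colon A\to M_2(A)$ be a homomorphism satisfying \eqref{eq:L} and \eqref{eq:D} for all $b\in A$. Then $\varphi(\sigma b)=\left(\begin{smallmatrix}b&\varepsilon(b)\\0&\rho(b)\end{smallmatrix}\right)$, where $\rho$ is an endomorphism of $A$, and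
\begin{equation}\label{eq:rho}
\rho(\delta b)=\rho(\sigma b)\,p-p\,\rho(b)\qquad(b\in A).
\end{equation}
\end{lemma}

\begin{proof}
The shape of $\varphi(\sigma b)$ is \eqref{eq:L}, and a diagonal entry of a homomorphism into triangular matrices is a homomorphism. Take the $(1,1)$-entry of \eqref{eq:D} for $\sigma b$. The left side $\varphi(\delta\sigma b)=-\varphi(\sigma\delta b)$ gives $-\rho(\delta b)$. The three terms on the right give $p\rho(b)$, $-\rho(\sigma b)p$ and $0$.
\end{proof}

Column $1$ of \eqref{eq:R} for $\sigma y$ reads $\sigma(y)v=\sigma\varepsilon(y)+v\,\sigma\rho(y)$. This turns (K3) into a statement about $p$.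

\begin{lemma}\label{lem:K3}
Let $K$ be a skew field with $\sigma,\delta$ satisfying \textup{(K1)}, and let $v\notin\sigma K$, $\delta v=\sigma(q)+v\sigma(p)$. Let $\rho\colon K\to K$ be a map with $\sigma(y)v-v\,\sigma\rho(y)\in\sigma K$ for all $y$. Then \textup{(K3)} holds if and only if $\sum_j\rho(a_j)p^{2j}=0$ implies that all $a_j=0$.
\end{lemma}

\begin{proof}
Write $\equiv$ for congruence modulo $\sigma K$; it survives left and right multiplication by elements of $\sigma K$. For $c,d\in K$, (K1) gives
\[
\delta\bigl(v\sigma(c)+\sigma(d)\bigr)=-\sigma(v\,\delta c)+\sigma(qc)+v\sigma(pc)-\sigma(\delta d)\equiv v\sigma(pc).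
\]
By induction $\delta^j(v)\equiv v\sigma(p^j)$, and so
\[
\sum_j\sigma(a_j)\delta^{2j}(v)\equiv\sum_j\sigma(a_j)\,v\,\sigma(p^{2j})\equiv v\,\sigma\Bigl(\sum_j\rho(a_j)p^{2j}\Bigr).
\]
As $v\notin\sigma K$, the right side lies in $\sigma K$ only if $\sum_j\rho(a_j)p^{2j}=0$.
\end{proof}

Formula \eqref{eq:rho} says that $a\mapsto\rho(a)$, $t\mapsto-p$ respects the relation $ta=\sigma(a)t+\delta(a)$. So there is a homomorphism $K[t;\sigma,\delta]\to K$, and (K3) holds as soon as it is injective: we want $K$ to contain a copy of its own skew polynomial ring.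

\begin{example}\label{ex:commutative}
Let $K=k(x)$, $\sigma(x)=x^2$, $v=x$. Then $K=\sigma K\oplus v\sigma K$, and $x\cdot1=v\sigma(1)$, $x\cdot v=\sigma(x)$ give $\varphi(x)=\left(\begin{smallmatrix}0&x\\1&0\end{smallmatrix}\right)$. Hence $\varphi(\sigma x)=\varphi(x)^2=\operatorname{diag}(x,x)$ and $\rho$ is the identity. As $\rho K=K$, there is no room for a $p$ with independent powers. We need $\rho K$ to be very small in $K$, and we shall get this by making all entries of $\varphi$ that \eqref{eq:R}, \eqref{eq:L}, \eqref{eq:D} leave undetermined into free variables.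
\end{example}

\section{Free skew fields}\label{sec:tools}

An $r\times r$ matrix $P$ over a ring is \emph{full} if it is not a product of an $r\times(r-1)$ and an $(r-1)\times r$ matrix; a $1\times1$ matrix is full when it is nonzero. A ring homomorphism is \emph{honest} if it maps full matrices to full matrices. A \emph{fir} is a ring in which all left and all right ideals are free of unique rank. For a skew field $L$ that is a $k$-algebra and a set $Z$, let $L_k\langle Z\rangle=L*_kk\langle Z\rangle$; a homomorphism from this ring to a ring $T$ is given by a homomorphism $L\to T$ and arbitrary images of the $z\in Z$ commuting with the image of $k$. We use two facts from \cite{CohnSF,CohnFIR}.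
\begin{itemize}
\item[(C1)] The rings $k\langle X\rangle$ and $L_k\langle Z\rangle$ are firs. For a fir $A$, the universal localization $D(A)$ at all full matrices is a skew field containing $A$. Hence a homomorphism $A\to T$ making all full matrices invertible extends uniquely to $D(A)\to T$; $D(A)$ is generated by $A$ as a skew field; and every element of $D(A)$ has the form $uP^{-1}w$ with $P$ full, $u$ a row and $w$ a column over $A$.
\item[(C2)] Two skew fields with a common skew subfield embed, agreeing on that subfield, in some skew field.
\end{itemize}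
If $A$ is a $k$-algebra, so is $D(A)$, since the centralizer of $k$ is a skew subfield containing $A$. Over a skew field, a product through inner size $n$ has rank at most $n$, and $\left(\begin{smallmatrix}P&w\\u&x\end{smallmatrix}\right)$ with $P$ invertible of size $r$ has rank $r+\operatorname{rank}(x-uP^{-1}w)$; we call $x-uP^{-1}w$ the Schur complement. Let $T_2(Q)$ be the ring of upper triangular $2\times2$ matrices over $Q$.

\begin{lemma}\label{lem:tools}
Let $A,B$ be rings and $Q$ a skew field.
\begin{itemize}
\item[(a)] If $f\colon A\to Q$ is a homomorphism and $f(P)$ is invertible, then $P$ is full. If $A$ is a fir, $P$ is full if and only if it is invertible over $D(A)$.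
\item[(b)] Isomorphisms, composites of honest maps, and inclusions $k\langle X'\rangle\to k\langle X\rangle$ for $X'\subset X$ are honest. An honest map $A\to B$ of firs extends to $D(A)\to D(B)$.
\item[(c)] Let $f\colon A\to T_2(Q)$ be a homomorphism with diagonal entries $f_0,f_1$. If $f_0(P)$ and $f_1(P)$ are invertible over $Q$, then $f(P)$ is invertible over $T_2(Q)$. If $A$ is a fir and this holds for all full $P$, then $f$ extends to $D(A)\to T_2(Q)$, and the diagonal entries of the extension are the extensions of $f_0,f_1$.
\item[(d)] Let $\tau,\tau'\colon A\to B$ be homomorphisms and $\partial\colon A\to B$ additive with $\partial(ab)=\tau(a)\partial(b)+\partial(a)\tau'(b)$. Then $\ker\partial$ is a subring that contains the inverses of those of its elements that are units of $A$.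
\end{itemize}
\end{lemma}

\begin{proof}
(a) If $P$ is not full, $f(P)$ has rank at most $r-1$. (b) Sending $X\setminus X'$ to $0$ is a retraction, which turns a factorization of $P$ over $k\langle X\rangle$ into one over $k\langle X'\rangle$. The last statement is (C1). (c) After a permutation of rows and columns, $f(P)=\left(\begin{smallmatrix}f_0(P)&*\\0&f_1(P)\end{smallmatrix}\right)$, whose inverse is again block upper triangular. The rest is (C1), including its uniqueness clause. (d) $\partial(1)=2\partial(1)$ gives $\partial(1)=0$. If $\partial(a)=0$ and $a$ is a unit, then $0=\partial(aa^{-1})=\tau(a)\partial(a^{-1})$.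
\end{proof}

\begin{lemma}\label{lem:alpha}
Let $L$ be a skew field and a $k$-algebra, and $\sigma$ a $k$-algebra endomorphism of $L$. The endomorphism $\alpha$ of $L_k\langle Z\rangle$ that extends $\sigma$ and fixes $Z$ is honest.
\end{lemma}

\begin{proof}
The map $\alpha$ is an isomorphism $L_k\langle Z\rangle\to(\sigma L)_k\langle Z\rangle$ followed by the natural map $\nu\colon(\sigma L)_k\langle Z\rangle\to L_k\langle Z\rangle$. Let $P$ be full over $(\sigma L)_k\langle Z\rangle$, so invertible over $Q_1=D((\sigma L)_k\langle Z\rangle)$. By (C2), $L$ and $Q_1$ embed over $\sigma L$ in a skew field $Q$. The embedding of $L$ and the images of the $z\in Q_1$ define $f\colon L_k\langle Z\rangle\to Q$, and $f\nu$ is the inclusion into $Q_1\subset Q$. So $f(\nu P)$ is invertible, and $\nu P$ is full by Lemma~\ref{lem:tools}(a).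
\end{proof}

\begin{lemma}\label{lem:YZ}
If $Y\cap Z=\emptyset$, the natural map $k\langle Y\cup Z\rangle\to D(k\langle Y\rangle)_k\langle Z\rangle$ is honest; in particular it is injective.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:tools}(b), $D(k\langle Y\rangle)$ maps to $D(k\langle Y\cup Z\rangle)$, which gives a map $D(k\langle Y\rangle)_k\langle Z\rangle\to D(k\langle Y\cup Z\rangle)$. Under it a full matrix over $k\langle Y\cup Z\rangle$ becomes invertible; apply Lemma~\ref{lem:tools}(a).
\end{proof}

\section{The generic solution: a free algebra}\label{sec:C}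

We construct a free $k$-algebra $C$ with $\sigma,\delta,\varphi$ satisfying (K1), \eqref{eq:R}, \eqref{eq:L}, \eqref{eq:D}. The first steps show the pattern.

\begin{example}\label{ex:first}
Start with a generator $v$. Column $0$ of $\varphi(v)$ must be $(0,1)^T$, as $v\cdot1=\sigma(0)+v\sigma(1)$. Column $1$ is undetermined, so we fill it with new generators: $\varphi(v)=\left(\begin{smallmatrix}0&l\\1&m\end{smallmatrix}\right)$. Now \eqref{eq:R} demands $v^2=\sigma(l)+v\sigma(m)$. To keep the algebra free we take only $\sigma(m)$ as a new generator $m^\sigma$ and \emph{define} $\sigma(l)=v^2-vm^\sigma$. By \eqref{eq:L}, column $0$ of $\varphi(m^\sigma)$ is $(m,0)^T$; column $1$ gets new generators $a,b$. Then $\varphi(\sigma l)$ is determined: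
\[
\varphi(v)^2-\varphi(v)\varphi(m^\sigma)=\begin{pmatrix}l&lm\\m&l+m^2\end{pmatrix}-\begin{pmatrix}0&lb\\m&a+mb\end{pmatrix}=\begin{pmatrix}l&lm-lb\\0&-a+l+m^2-mb\end{pmatrix}.
\]
So \eqref{eq:L} holds for $l$ without further relations. Moreover $\rho(m)=b$ is a generator, and $\rho(l)=-a+(l+m^2-mb)$ can replace $a$ as a free generator. Three features persist: $\sigma$ is forced on new symbols in the upper row and free on the others; \eqref{eq:L} then holds by itself; and after a change of generators $\rho$ maps these symbols to distinct generators.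
\end{example}

\subsection*{Generators}
A \emph{word} is a letter $v$, $p$ or $q$ followed by finitely many letters from $\{\sigma,00,01,10,11\}$, written as superscripts; thus $a=v^{11,\sigma,01}$ above. A word is \emph{upper} if it is $q$ or ends in $00$ or $01$; it is \emph{generic} if it is not $v$ and does not end in $\sigma$. Let $W$ be the smallest set of words containing $v,p,q$ such that
\begin{itemize}
\item if $w\in W$ is not upper, then $w^\sigma\in W$;
\item if $e\in W$, then $e^{01},e^{11}\in W$, and if $e$ is generic, also $e^{00},e^{10}\in W$.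
\end{itemize}
Each word of $W$ other than $v,p,q$ arises from the word obtained by deleting its last letter, by exactly one of these rules. Put $l=v^{01}$, $m=v^{11}$. Let $C$ be the free $k$-algebra on the symbols $\delta^jw$ ($w\in W$, $j\ge0$, $\delta^0w=w$); for a generator $x=\delta^jw$ let $\delta x$ be the generator $\delta^{j+1}w$. The \emph{weight} of $\delta^jw$ is $j$ if $w$ begins with $v$, and $j+1$ if $w$ begins with $p$ or $q$. Let $C_{\le n}$ be the subalgebra generated by the generators of weight at most $n$, so $C_{\le-1}=k$. Weight counts derivatives, and $p,q$ have weight $1$ because they are the coordinates of $\delta v$.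

To an upper word $w\in W$ we attach the word $w^\flat\in W$ standing below it, which is not upper, and the element $c_w\in C$ whose coordinates $w,w^\flat$ are meant to be:
\[
(e^{0j})^\flat=e^{1j},\quad c_{e^{0j}}=ev^j\quad(j=0,1);\qquad q^\flat=p,\quad c_q=\delta v .
\]

\subsection*{The maps $\sigma$ and $\delta$}
We define a $k$-algebra endomorphism $\sigma$ with $\sigma(C_{\le n})\subset C_{\le n}$ and a $k$-linear $\sigma$-derivation $\delta$ with $\delta(C_{\le n})\subset C_{\le n+1}$ by their values on generators: $\delta$ sends $x$ to the generator $\delta x$, and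
\begin{equation}\label{eq:sigma}
\sigma(w)=\begin{cases}w^\sigma&(w\in W\text{ not upper}),\\ c_w-v\,w^{\flat,\sigma}&(w\in W\text{ upper}),\end{cases}\qquad\sigma(\delta x)=-\delta(\sigma(x)),
\end{equation}
where $w^{\flat,\sigma}=(w^\flat)^\sigma$. This is a recursion on weight. Once $\sigma$ is known on the free algebra $C_{\le n-1}$, the homomorphism with $x\mapsto\left(\begin{smallmatrix}\sigma(x)&\delta x\\0&x\end{smallmatrix}\right)$ on generators defines $\delta\colon C_{\le n-1}\to C_{\le n}$. A generator of weight $n$ is either a word $w$, for which \eqref{eq:sigma} is an explicit element of $C_{\le n}$, or $\delta x$ with $x$ of weight $n-1$, for which $\sigma(x)\in C_{\le n-1}$ and $\delta(\sigma(x))\in C_{\le n}$ are already defined. For an upper word, \eqref{eq:sigma} says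
\begin{equation}\label{eq:upper}
c_w=\sigma(w)+v\,\sigma(w^\flat);
\end{equation}
in particular $\delta v=\sigma(q)+v\sigma(p)$. The $k$-linear map $\Delta=\sigma\delta+\delta\sigma$ vanishes on generators, and
\begin{equation}\label{eq:Delta}
\Delta(ab)=\sigma\bigl(\sigma(a)\delta(b)+\delta(a)b\bigr)+\delta\bigl(\sigma(a)\sigma(b)\bigr)=\sigma^2(a)\Delta(b)+\Delta(a)\sigma(b).
\end{equation}
By Lemma~\ref{lem:tools}(d), $\sigma\delta=-\delta\sigma$ on $C$.

\subsection*{The map $\varphi$}
Define a $k$-algebra homomorphism $\varphi\colon C\to M_2(C)$ with $\varphi(C_{\le n})\subset M_2(C_{\le n})$ by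
\[
\varphi(v)=\begin{pmatrix}0&l\\1&m\end{pmatrix},\qquad\varphi(w^\sigma)=\begin{pmatrix}w&w^{\sigma,01}\\0&w^{\sigma,11}\end{pmatrix},\qquad\varphi(e)=\begin{pmatrix}e^{00}&e^{01}\\e^{10}&e^{11}\end{pmatrix}\ (e\text{ generic}),
\]
and, recursively on weight, by taking \eqref{eq:D} with $b=x$ as the definition of $\varphi(\delta x)$ for each generator $x$. If $x$ has weight $n-1\ge0$, then $\varphi(x)$ and $\varphi(\sigma x)$ are already defined over $C_{\le n-1}$, and $\Pi$ and $\delta\varphi(x)$ have entries in $C_{\le n}$. For every $e\in W$, column $1$ of $\varphi(e)$ is $(e^{01},e^{11})^T$. For $x=v$ the definition reads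
\begin{equation}\label{eq:phidv}
\varphi(\delta v)=\begin{pmatrix}q&qm\\p&pm\end{pmatrix}-\begin{pmatrix}0&vq+v^{\sigma,01}p\\0&v^{\sigma,11}p\end{pmatrix}-\begin{pmatrix}0&\delta l+v\,\delta m\\0&0\end{pmatrix}.
\end{equation}

\begin{lemma}\label{lem:RLD}
The identities \eqref{eq:R}, \eqref{eq:L} and \eqref{eq:D} hold for all $b\in C$.
\end{lemma}

\begin{proof}
\emph{Proof of \eqref{eq:R}.} The $b$ satisfying \eqref{eq:R} form a subalgebra, since $ab\beta=a\beta\sigma\varphi(b)=\beta\sigma\varphi(a)\sigma\varphi(b)$. For $e\in W$, column $j$ of \eqref{eq:R} says $ev^j=\sigma(\varphi(e)_{0j})+v\sigma(\varphi(e)_{1j})$. When the column is $(e^{0j},e^{1j})^T$ this is \eqref{eq:upper}. The other cases are column $0$ for $e=v$, which says $v=v$, and column $0$ for $e=w^\sigma$, which says $w^\sigma=\sigma(w)$. For a generator $\delta x$ of weight $n$, induction gives \eqref{eq:R} for $x$ and $\sigma(x)$, which lie in $C_{\le n-1}$. Lemma~\ref{lem:diff} with $M=\varphi(x)$, $M'=\varphi(\sigma x)$ then gives \eqref{eq:R} for $\delta x$.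

\emph{Proof of \eqref{eq:L} and \eqref{eq:D}.} The $b$ satisfying \eqref{eq:L} form a subalgebra, since $\varphi(\sigma a)\varphi(\sigma b)\eta=\varphi(\sigma a)\eta b=\eta ab$. We use induction on weight. Assume \eqref{eq:L} on $C_{\le n-1}$.

First, \eqref{eq:D} holds on $C_{\le n-1}$. It is $k$-linear in $b$, and it holds for $b=1$ and for generators. Let it hold for $a,b\in C_{\le n-1}$. In $\varphi(\delta(ab))=\varphi(\sigma a)\varphi(\delta b)+\varphi(\delta a)\varphi(b)$ the terms $\pm\varphi(\sigma a)\Pi\varphi(b)$ cancel, leaving
\[
\Pi\varphi(ab)-\varphi(\sigma(ab))\Pi-\varphi(\sigma a)\eta\beta\,\delta\varphi(b)-\eta\beta\,\delta\varphi(a)\,\varphi(b).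
\]
By \eqref{eq:L} and \eqref{eq:R} for $a$, $\varphi(\sigma a)\eta\beta=\eta a\beta=\eta\beta\,\sigma\varphi(a)$. So the last two terms add up to $-\eta\beta\,\delta(\varphi(a)\varphi(b))$, which is \eqref{eq:D} for $ab$.

Next, \eqref{eq:L} holds for a generator of weight $n$. If it is a word $w$ that is not upper, this is the definition of $\varphi(w^\sigma)$. If $w$ is upper, then $\varphi(c_w)\eta=(w,w^\flat)^T$: for $w=e^{00}$ this is column $0$ of $\varphi(e)$ with $e$ generic; for $w=e^{01}$ it is $\varphi(e)\varphi(v)\eta=\varphi(e)(0,1)^T$; for $w=q$ it is \eqref{eq:phidv}. Also $\varphi(v)\varphi(w^{\flat,\sigma})\eta=\varphi(v)\eta\,w^\flat=(0,w^\flat)^T$. The difference is $\varphi(\sigma w)\eta=(w,0)^T$. Finally, take $\delta x$ with $x$ of weight $n-1$. Apply \eqref{eq:D} to $\sigma x\in C_{\le n-1}$ and multiply by $\eta$. Using $\Pi\eta=0$, $\beta\eta=1$ and \eqref{eq:L} for $x$,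
\[
\varphi(\sigma\delta x)\eta=-\varphi(\delta\sigma x)\eta=-\Pi\eta x+\varphi(\sigma^2x)\Pi\eta+\eta\beta\,\delta(\eta x)=\eta\,\delta x .\qedhere
\]
\end{proof}

Lemma~\ref{lem:rho} now provides a $k$-algebra endomorphism $\rho$ of $C$ satisfying \eqref{eq:rho}.

\subsection*{A factorization of $\rho$}
On words $\rho$ behaves as in Example~\ref{ex:first}. On derivatives it does not: $\rho(\delta v)=v^{\sigma,\sigma,11}p-p\,v^{\sigma,11}$ by \eqref{eq:rho}. This is the expression $tv-v^\sigma t$, which equals $\delta v$ in a skew polynomial ring, with $t,v,v^\sigma$ replaced by $-p,\rho(v),\rho(v^\sigma)$. We separate the two steps. Let $A=k\langle\{t\}\cup W\rangle$ be the free algebra on $W$ and one more letter $t$. Define $k$-algebra homomorphisms $\iota\colon C\to A$, recursively on weight, and $\omega\colon A\to C$ by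
\[
\iota(w)=w,\quad\iota(\delta x)=t\,\iota(x)-\iota(\sigma x)\,t;\qquad\omega(t)=-p,\quad\omega(w)=\rho(w).
\]

\begin{lemma}\label{lem:omega}
We have $\omega\iota=\rho$, and $\omega$ is honest.
\end{lemma}

\begin{proof}
By induction on weight and \eqref{eq:rho}, $\omega\iota(\delta x)=-p\rho(x)+\rho(\sigma x)p=\rho(\delta x)$; and $\omega\iota(w)=\rho(w)$.

If $w$ is not upper, $\rho(w)$ is the generator $\gamma_w:=w^{\sigma,11}$. If $w$ is upper, put $\gamma_w:=w^{\flat,\sigma,01}$. The $(1,1)$-entry of $\varphi(v)\varphi(w^{\flat,\sigma})$ is $\gamma_w+m\,w^{\flat,\sigma,11}$, so $\rho(w)=-\gamma_w+r_w$ with $r_w=\varphi(c_w)_{11}-m\,w^{\flat,\sigma,11}$. Here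
\[
\varphi(c_{e^{00}})_{11}=e^{11},\qquad\varphi(c_{e^{01}})_{11}=\varphi(e)_{10}\,l+e^{11}m,\qquad\varphi(c_q)_{11}=pm-v^{\sigma,11}p,
\]
with $\varphi(e)_{10}\in\{0,1,e^{10}\}$. The generators occurring in the $r_w$ are $p$, $l=v^{01}$ and words ending in $10$ or $11$; none ends in $\sigma,01$. The $\gamma_w$ ($w\in W$) are distinct generators, because $w\mapsto w^\flat$ is injective and the last letter tells the two cases apart, and none of them is $p$. Let $\psi$ be the endomorphism of $C$ with $\psi(\gamma_w)=-\gamma_w+r_w$ for upper $w$ that fixes all other generators. It fixes every $r_w$, so $\psi^2(\gamma_w)=\gamma_w-r_w+r_w=\gamma_w$, and $\psi$ is an automorphism. It fixes $p$, and $\psi(\gamma_w)=\rho(w)$ for all $w\in W$. So $\omega$ is the composite of the isomorphism $t\mapsto-p$, $w\mapsto\gamma_w$ of $A$ onto the subalgebra generated by a subset of the generators, the inclusion into $C$, and $\psi$. By Lemma~\ref{lem:tools}(b), $\omega$ is honest.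
\end{proof}

\section{Honesty of $\sigma$ and $\rho$}\label{sec:honest}

To extend $\sigma$ to $D(C)$ we must know that it is honest. The matrix $\varphi(\sigma P)$ is block triangular with diagonal blocks $P$ and $\rho(P)$, so it is enough to treat $\rho$, and by Lemma~\ref{lem:omega} it is enough to treat $\iota$. For this we need a skew field containing $C$ and an element $t$ with $tx-\sigma(x)t=\delta x$. The natural candidate is $D(C)(t;\sigma,\delta)$, which exists only when $\sigma$ is honest. The weight breaks this circle: on $C_{\le n}$ the relation is needed only for $x$ of weight at most $n-1$, so on generators of weight $n$ we may replace $\sigma$ by the identity and $\delta$ by zero.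

\begin{proposition}\label{prop:honest}
The endomorphisms $\sigma$ and $\rho$ of $C$ are honest.
\end{proposition}

\begin{proof}
We show by induction on $n\ge-1$: if $P$ is a full matrix over $C_{\le n}$, then $\sigma(P)$ and $\rho(P)$ are full over $C$. This suffices, since a full matrix over $C$ has entries in some $C_{\le n}$ and is full over that subring. For $n=-1$, $\sigma(P)=\rho(P)=P$ is invertible over $k$. Let $n\ge0$ and assume the claim for $n-1$.

\emph{A truncated model of $G$.} By the inductive hypothesis $\sigma$ is an honest endomorphism of $C_{\le n-1}$, so it extends to $L=D(C_{\le n-1})$. Let $Z$ be the set of generators of weight $n$ and $K'=D(L_k\langle Z\rangle)$. By Lemma~\ref{lem:YZ}, $C_{\le n}\subset L_k\langle Z\rangle\subset K'$, and full matrices over $C_{\le n}$ are invertible over $K'$. By Lemma~\ref{lem:alpha}, the endomorphism $\alpha$ that is $\sigma$ on $L$ and the identity on $Z$ extends to $K'$. Consider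
\[
C_{\le n-1}\to T_2(K'),\qquad b\mapsto\begin{pmatrix}\sigma(b)&\delta(b)\\0&b\end{pmatrix}.
\]
Both diagonal entries make full matrices invertible over $L$, so by Lemma~\ref{lem:tools}(c) the map extends to $L$, with diagonal entries $\sigma$ and the inclusion. It sends $k$ to scalar matrices, so with $z\mapsto\operatorname{diag}(z,z)$ it extends to $L_k\langle Z\rangle$, with diagonal entries $\alpha$ and the inclusion. As $\alpha$ is honest, Lemma~\ref{lem:tools}(c) extends it to $K'$. The upper right entry is a $k$-linear $\alpha$-derivation $\delta'$ of $K'$ that agrees with $\delta$ on $C_{\le n-1}$. Let $G'=K'(t;\alpha,\delta')$, a $k$-algebra.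

\emph{$\iota(P)$ and $\rho(P)$ are full.} Let $\chi\colon A\to G'$ be the $k$-algebra map with $\chi(t)=t$, $\chi(w)=w$ for $w\in W$ of weight at most $n$, and $\chi(w)=0$ for the other $w$. Then $\chi\iota(b)=b$ for $b\in C_{\le n}$. This holds for words, and for a generator $x$ of weight at most $n-1$ induction on weight gives
\[
\chi\iota(\delta x)=tx-\sigma(x)t=tx-\alpha(x)t=\delta'(x)=\delta x .
\]
Let $P$ be full of size $r$ over $C_{\le n}$. Then $\chi(\iota P)=P$ is invertible over $G'$, so $\iota(P)$ is full over $A$ by Lemma~\ref{lem:tools}(a). By Lemma~\ref{lem:omega}, $\rho(P)=\omega(\iota P)$ is full over $C$.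

\emph{$\sigma(P)$ is full.} By Lemma~\ref{lem:tools}(b), $P$ is full over $C$. So $P$ and $\rho(P)$ are invertible over $D(C)$, and by Lemma~\ref{lem:tools}(c), applied to $\varphi\sigma\colon C\to T_2(D(C))$, the $2r\times2r$ matrix $\varphi(\sigma P)$ is invertible. If $\sigma(P)=B_1B_2$ over $C$ with inner size $r-1$, then $\varphi(\sigma P)=\varphi(B_1)\varphi(B_2)$ has rank at most $2r-2$, a contradiction.
\end{proof}

\section{The skew field $K$}\label{sec:K}

Let $K=D(C)$. By Proposition~\ref{prop:honest}, $\sigma$ and $\rho$ extend to $k$-algebra endomorphisms of $K$. By Lemma~\ref{lem:tools}(c), $b\mapsto\left(\begin{smallmatrix}\sigma b&\delta b\\0&b\end{smallmatrix}\right)$ extends to $K$, so $\delta$ extends to a $k$-linear $\sigma$-derivation of $K$; and $\varphi\sigma$ extends to a homomorphism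
\[
\Phi\colon K\to T_2(K),\qquad\Phi(y)=\begin{pmatrix}y&\varepsilon(y)\\0&\rho(y)\end{pmatrix}.
\]

\begin{proposition}\label{prop:final}
The data $K,\sigma,\delta,v$ satisfy \textup{(K1)}, \textup{(K2)} and \textup{(K3)}.
\end{proposition}

\begin{proof}
\emph{Step 1: \textup{(K1)} and \eqref{eq:rho} hold on $K$.} The computation \eqref{eq:Delta} is valid on $K$, and $\Delta$ vanishes on $C$, which generates $K$ as a skew field. So $\Delta=0$ by Lemma~\ref{lem:tools}(d). Let $\partial(a)=\rho\delta(a)-\rho\sigma(a)p+p\rho(a)$. In $\rho\sigma(a)\partial(b)+\partial(a)\rho(b)$ the terms $\pm\rho\sigma(a)\,p\,\rho(b)$ cancel, and what remains is $\rho\bigl(\sigma(a)\delta(b)+\delta(a)b\bigr)-\rho\sigma(ab)p+p\rho(ab)=\partial(ab)$. Again $\partial$ vanishes on $C$, so $\partial=0$.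

\emph{Step 2: \textup{(K2)}.} By \eqref{eq:R}, $b\cdot1$ and $b\cdot v$ lie in $V=\sigma K+v\sigma K$ for $b\in C$, so $CV\subset V$. By Lemma~\ref{lem:stab}, $KV\subset V$, and $1\in V$.

\emph{Step 3: $v\notin\sigma K$.} The reason is that $\varphi(v)$ is not upper triangular. Since $\varphi$ is defined only on $C$, we first turn the equation $v=\sigma(c)$ into a statement over $C$. Write $c=uP^{-1}w$ as in (C1), with $P$ full of size $r$, and let
\[
T=\begin{pmatrix}\sigma P&\sigma w\\\sigma u&v\end{pmatrix}\in M_{r+1}(C).
\]
Its Schur complement is $v-\sigma(c)=0$, so $T$ is not invertible over $K$, hence not full over $C$. Thus $T$ is a product over $C$ of inner size $r$, and $\varphi(T)$ has rank at most $2r$ over $K$. On the other hand, the $2r\times2r$ block $\varphi(\sigma P)=\Phi(P)$ of $\varphi(T)$ is invertible, with Schur complement $\varphi(v)-\Phi(u)\Phi(P)^{-1}\Phi(w)=\varphi(v)-\Phi(c)$. Its $(1,0)$-entry is $1$, so $\varphi(T)$ has rank at least $2r+1$, a contradiction.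

\emph{Step 4: $\sigma(y)v-v\,\sigma\rho(y)\in\sigma K$ for $y\in K$.} The set of $y$ with $\sigma(y)\beta=\beta\,\sigma\Phi(y)$ contains $C$, by \eqref{eq:R} for $\sigma y$. It is a subring, and it is closed under inverses: multiply by $\sigma(y^{-1})$ on the left and by $\sigma\Phi(y^{-1})$ on the right. So it is $K$, and column $1$ gives $\sigma(y)v=\sigma\varepsilon(y)+v\,\sigma\rho(y)$.

\emph{Step 5: the powers of $p$ are left independent over $\rho K$.} By Step~1, $a\mapsto\rho(a)$, $t\mapsto-p$ defines a ring homomorphism $K[t;\sigma,\delta]\to K$. Its kernel $I$ is a two-sided ideal with $I\cap K=0$. Suppose $I\neq0$, and let $f=\sum_{j\le d}a_jt^j\in I$ have least degree $d\ge1$, with $a_d=1$. For $a\in K$ the element $fa-\sigma^d(a)f\in I$ has degree less than $d$, so it is $0$. The constant term of $t^ja$ is $\delta^j(a)$, by induction on $j$. Comparing constant terms gives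
\begin{equation}\label{eq:algebraic}
\delta^d(a)=\sigma^d(a)a_0-\sum_{j<d}a_j\,\delta^j(a)\qquad(a\in K).
\end{equation}
For $d=1$ this says that $\delta$ is the inner derivation $a\mapsto\sigma(a)a_0-a_0a$. No such formula can hold, because there are infinitely many words whose derivatives are free generators. Indeed, let $v_n$ be the word $v$ followed by $n$ letters $\sigma$; it lies in $W$, is not upper, and $\sigma(v_n)=v_{n+1}$. The elements $a_0,\dots,a_{d-1}$ lie in the skew subfield generated by $k$ and finitely many generators of $C$. Choose $n$ such that the generator $y=\delta^dv_n$ is not among these. By \eqref{eq:algebraic} with $a=v_n$,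
\[
y=v_{n+d}\,a_0-\sum_{j<d}a_j\,\delta^jv_n
\]
lies in the skew subfield $K_y$ generated by $k$ and the generators other than $y$. The automorphism of $C$ with $y\mapsto y+1$ that fixes all other generators extends to $K$, fixes $K_y$ pointwise and moves $y$, a contradiction. So $I=0$. If $\sum_j\rho(a_j)p^j=0$, then $\sum_j(-1)^ja_jt^j\in I$, and all $a_j=0$.

By Steps~1, 3, 4 and 5, Lemma~\ref{lem:K3} applies and gives (K3).
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Propositions~\ref{prop:final} and~\ref{prop:K} give $k$-algebras $F\subset G$ with $\dim({}_FG)=2$, $\dim(G_F)\le3$ and $\dim_GH=\infty$. Proposition~\ref{prop:triangular} gives the statements on $R$, $E$ and $S$.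
\end{proof}

\begin{thebibliography}{9}

\bibitem{CohnSF}
P.~M. Cohn, \emph{Skew Fields}, Cambridge University Press, 1995.

\bibitem{CohnFIR}
P.~M. Cohn, \emph{Free Ideal Rings and Localization in General Rings}, Cambridge University Press, 2006.

\end{thebibliography}
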